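# Closed 3-manifolds with Ricci curvature at least 2 and diameter close to $\pi$

## 1. Constant curvature: the diameter drops to $\pi/2$ as soon as $\pi_1\neq 1$

Let $S^3/\Gamma$ be a quotient of the round unit sphere by a finite group $\Gamma\subset O(4)$ acting freely on $S^3$. The sphere itself has diameter $\pi$. How large can the diameter of a proper quotient be?

**Proposition 1.** If $\Gamma\neq 1$, then $S^3/\Gamma$ has diameter at most $\pi/2$.

**Proof.** Take $\tilde x,\tilde y\in S^3$ and average over the orbit: the vector $\sum_{g\in\Gamma} g\tilde x\in\mathbb R^4$ is fixed by $\Gamma$. If it were nonzero, its normalization would be a point of $S^3$ fixed by all of $\Gamma$, which is impossible because $\Gamma\ne 1$ acts freely. So the vector is $0$, hence $\sum_g\langle g\tilde x,\tilde y\rangle=0$, and some term satisfies $\langle g\tilde x,\tilde y\rangle\ge 0$. For that $g$, the distance from $g\tilde x$ to $\tilde y$ in $S^3$ is at most $\pi/2$. The images of $\tilde x$ and $\tilde y$ in the quotient are therefore at distance at most $\pi/2$. $\square$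

For $\mathbb{RP}^3=S^3/\{\pm1\}$ the distance is $\arccos|\langle\tilde x,\tilde y\rangle|$, and orthogonal vectors realize $\pi/2$.

So among manifolds of constant curvature $1$, a diameter larger than $\pi/2$ forces $M=S^3$. What changes if constant curvature is weakened to a lower bound on the Ricci curvature?

Let $M$ be a closed connected Riemannian $n$-manifold with $\mathrm{Ric}_M\ge n-1$ (the unit sphere has equality), diameter $d(M)$ and volume $v(M)$; let $\omega_n$ be the volume of the unit sphere $S^n$. Myers' theorem gives $d(M)\le\pi$ and $\pi_1(M)$ finite. The maximal diameter theorem says that $d(M)=\pi$ only for $M$ isometric to $S^n$. The question is whether this is stable: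

**(Q1)** If $d(M)$ is close to $\pi$, is $M$ homeomorphic to $S^n$?

For $n>3$ the answer is no. Otsu constructed metrics on $S^{n-m}\times S^m$ ($n\ge5$, $m=2,\dots,n-2$), and Anderson on $\mathbb{CP}^k$ (so $\mathbb{CP}^2$ covers $n=4$), with $\mathrm{Ric}\ge n-1$, diameters tending to $\pi$, and volumes bounded below by a positive constant. For $n=3$ the following is known. If $\mathrm{Ric}_{M_i}\ge2$, $d(M_i)\to\pi$ and $v(M_i)\ge v>0$ with $v$ independent of $i$, then $M_i$ is diffeomorphic to $S^3$ for all large $i$. These notes treat $n=3$ with no volume assumption. Put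
$$L_0:=\tfrac{4\sqrt2}{9}\,\pi=1.9746\ldots$$

**Theorem A.** Let $M$ be a closed connected Riemannian 3-manifold with $\mathrm{Ric}_M\ge2$ and $d(M)\ge\pi-\frac18$. Then $M$ is simply connected, hence diffeomorphic to $S^3$.

So for $n=3$ the answer to (Q1) is yes, with $\varepsilon=\frac18$. The engine is a statement about linked curves; the linking number $\mathrm{lk}_{\mathbb Q}$ is defined in Section 3.

**Theorem B.** Let $N$ be a closed connected oriented Riemannian 3-manifold with $\mathrm{Ric}_N\ge2$ (so $b_1(N)=0$). Let $c,c'\subset N$ be disjoint smooth embedded closed curves with $\mathrm{lk}_{\mathbb Q}(c,c')\neq0$. Then $\mathrm{dist}_N(c,c')\le L_0$.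

The bound $\pi/2$ of Proposition 1 does not survive:

**Theorem C.** There are metrics on $\mathbb{RP}^3$, arbitrarily $C^\infty$-close to the round one, with $\mathrm{Ric}>2$ and diameter $>\pi/2$.

Hence $D^*:=\sup\{d(M):\dim M=3,\ \mathrm{Ric}_M\ge2,\ \pi_1(M)\ne1\}$ satisfies $\frac\pi2<D^*\le\pi-\frac18$. Its value is not determined here. Theorem C is not used for Theorem A.

## 2. What volume comparison gives: short noncontractible loops at both ends

The proof of Proposition 1 added up vectors in $\mathbb R^4$. For a general $M$ the deck group acts by isometries on the universal cover $\tilde M$, but there is no linear structure to average in. The first tool one reaches for is volume comparison. Let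
$$v(r)=4\pi\int_0^r\sin^2\rho\,d\rho=2\pi\big(r-\tfrac12\sin2r\big)$$
be the volume of an $r$-ball in the unit $S^3$, so that $\omega_3=v(\pi)=2\pi^2$ and
$$v(\pi-\tau)=\omega_3-v(\tau).$$
**Bishop–Gromov:** if $\mathrm{Ric}\ge2$, then $r\mapsto \mathrm{vol}\,B(p,r)/v(r)$ is nonincreasing on $(0,\pi]$. By Myers, and since distance spheres have measure zero, $B(p,\pi)$ has full measure. So every $r$-ball with $r\le\pi$ in $\tilde M$ has volume at least $\frac{v(r)}{\omega_3}\mathrm{vol}(\tilde M)$.

**The packing inequality.** Let $G\neq1$ be a group of deck transformations of $\tilde M$, and let $\tilde x,\tilde y\in\tilde M$ satisfy $d(g\tilde x,h\tilde y)\ge D$ for all $g,h\in G$, where $D\ge\pi-\frac18$. Put $2s=\min_{g\ne1}d(\tilde x,g\tilde x)>0$, attained at $g_0$; by Myers $2s\le\pi$. The open balls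
$$B(\tilde x,s),\qquad B(g_0\tilde x,s),\qquad B(\tilde y,D-s)$$
are pairwise disjoint by the triangle inequality (note $D-s\geq \pi-\frac18-\frac\pi2>0$). Comparing volumes, $2v(s)+v(D-s)\le\omega_3$. Since $D-s=\pi-(s+\pi-D)$ and $v$ is increasing on $[0,\pi]$,
$$2v(s)\le v(s+\pi-D)\le v\big(s+\tfrac18\big).\tag{1}$$

**Where this stops.** To contradict $\pi_1(M)\ne1$ we would need (1) to be false for every $s>0$. But at $s=0$ the two sides are $0$ and $v(\frac18)>0$, so (1) holds for all small $s$. The same happens for every $\varepsilon>0$ in place of $\frac18$. Using all $|G|$ orbit points instead of two does not help either, since $|G|\,v(s)\le v(s+\varepsilon)$ also holds for small $s$. So volume does not exclude an orbit of $\tilde x$ bunched up at a small scale. What it does show is that the orbit must be bunched up.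

**Lemma 2.** In the situation above, $s<\frac12$.

**Proof.** Put $F(s)=2v(s)-v(s+\frac18)$, so (1) says $F(s)\le0$, and $s\in(0,\frac\pi2]$. We show $F>0$ on $[\frac12,\frac\pi2]$. First,
$$\tfrac1{2\pi}F(\tfrac12)=2\big(\tfrac12-\tfrac12\sin1\big)-\big(\tfrac58-\tfrac12\sin\tfrac54\big)=\tfrac38-\sin1+\tfrac12\sin\tfrac54 .$$
The alternating Taylor series give $\sin1<1-\frac16+\frac1{120}<0.8417$ and $\sin\frac54>\frac54-\frac{(5/4)^3}{6}+\frac{(5/4)^5}{120}-\frac{(5/4)^7}{5040}>0.9488$. So the right side exceeds $0.375-0.8417+0.4744>0$.

Next, $F'(s)=4\pi\big(2\sin^2s-\sin^2(s+\frac18)\big)$. For $s\in[\frac12,\frac\pi2]$ we have $0<\sin(s+\frac18)\le\sin s+\frac18\cos s$, and we claim that this is $<\sqrt2\sin s$. At $s=\frac\pi2$ it is clear. Otherwise it says $\tan s>\frac1{8(\sqrt2-1)}=\frac{\sqrt2+1}8=0.30\ldots$, and indeed $\tan s\ge\tan\frac12>\frac12$. So $F'>0$ on $[\frac12,\frac\pi2]$, and $F>0$ there. $\square$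

Going down to $N=\tilde M/G$: a minimal geodesic from $\tilde x$ to $g_0\tilde x$ projects to a loop at the image $x$ of $\tilde x$, of length $2s<1$. The loop is noncontractible because its lift is not closed. Each of its points is within $s<\frac12$ of one end along the loop, so the loop lies in $B(x,\frac12)$. The hypotheses are symmetric in $\tilde x$ and $\tilde y$, so there is also a noncontractible loop in $B(y,\frac12)$.

We therefore have two short, topologically essential loops, one at each end of $N$, about $\pi$ apart. To get a contradiction they must be made to interact.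

## 3. Rational linking numbers

**Definition.** Let $N$ be a closed connected oriented 3-manifold with $b_1(N)=0$, and let $c,c'$ be disjoint smooth embedded closed curves. Some multiple of $c$ bounds: there are $m\ge1$ and a 2-chain $S$ with $\partial S=mc$. Set
$$\mathrm{lk}_{\mathbb Q}(c,c')=\tfrac1m\,S\cdot c'\in\mathbb Q ,$$
where $S\cdot c'$ is the intersection number ($S$ is made transverse to $c'$, away from $\partial S$).

This is well defined. If $\partial S'=m'c$, then $m'S-mS'$ is a 2-cycle. Since $H_2(N;\mathbb Q)\cong H^1(N;\mathbb Q)=0$, a multiple of it bounds, so it has intersection number $0$ with $c'$. Moreover, if $c'$ is changed by the boundary of a 2-chain $E$, then $S\cdot c'$ changes by $S\cdot\partial E=\pm\,\partial S\cdot E\in m\mathbb Z$. So modulo $\mathbb Z$ the number depends only on the homology class of $c'$. The same argument applies to $c$, because modulo $\mathbb Z$ the number is symmetric up to sign; this is the *linking form* $\lambda:H_1(N)\times H_1(N)\to\mathbb Q/\mathbb Z$.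

**Example (lens spaces).** Write points of $S^3\subset\mathbb C^2$ as $(\sin t\,e^{i\theta},\cos t\,e^{i\phi})$ with $t\in[0,\frac\pi2]$. Let $\mathbb Z_p$ act freely, generated by $(z,w)\mapsto(\zeta z,\zeta^qw)$ with $\zeta=e^{2\pi i/p}$ and $\gcd(p,q)=1$. Let $c$ and $c'$ be the images of the circles $C=\{t=0\}$ and $C'=\{t=\frac\pi2\}$. The hemisphere $H=\{(\sin t,\cos t\,e^{i\phi})\}$ has boundary $C$, which covers $c$ exactly $p$ times. So the image $S$ of $H$ has $\partial S=pc$. The interior of $H$ injects into the quotient, because $\zeta^kH$ has first coordinates in $\zeta^k\mathbb R_{\ge0}$. It meets $C'$ only at the pole $(1,0)$, transversally. Hence $S\cdot c'=\pm1$ and $\mathrm{lk}_{\mathbb Q}(c,c')=\pm\frac1p$. The two curves are at distance $\frac\pi2<L_0$, in agreement with Theorem B.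

When are two noncontractible loops sure to link? Not always. If $H_1(N)=0$, homology says nothing. If $H_1(N)=\mathbb Z_4$, then $\lambda(2,2)=4\lambda(1,1)=0$ in $\mathbb Q/\mathbb Z$. Prime order repairs both defects.

**Lemma 3.** Let $N$ be a closed connected oriented 3-manifold with $H_1(N;\mathbb Z)\cong\mathbb Z_p$, $p$ prime, and let $c,c'$ be disjoint smooth embedded closed curves with $[c]\ne0\ne[c']$ in $H_1(N;\mathbb Z)$. Then $\mathrm{lk}_{\mathbb Q}(c,c')\notin\mathbb Z$; in particular it is not $0$.

**Proof.** Since $p[c]=0$, there is an integral 2-chain $S$ with $\partial S=pc$, and $\mathrm{lk}_{\mathbb Q}(c,c')=\frac1pS\cdot c'$. We must show $S\cdot c'\not\equiv0\pmod p$. Reduced modulo $p$, $S$ is a cycle. The connecting homomorphism $H_2(N;\mathbb Z_p)\to H_1(N;\mathbb Z)$ of $0\to\mathbb Z\xrightarrow{\,p\,}\mathbb Z\to\mathbb Z_p\to0$ sends its class to $[\frac1p\partial S]=[c]\ne0$. So $[S\bmod p]\neq0$ in $H_2(N;\mathbb Z_p)$. By Poincaré duality over the field $\mathbb Z_p$, the intersection pairing $H_2(N;\mathbb Z_p)\times H_1(N;\mathbb Z_p)\to\mathbb Z_p$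 is nondegenerate, so $[S\bmod p]$ pairs nontrivially with some class in $H_1(N;\mathbb Z_p)=H_1(N;\mathbb Z)\otimes\mathbb Z_p\cong\mathbb Z_p$. This group is generated by $[c']$, because $p$ is prime and $[c']\ne0$. Hence $S\cdot c'\not\equiv0\pmod p$. $\square$

**Linked curves in the round sphere.** Linked curves should not be far apart. In the round $S^3$ this is elementary: *if $\mathrm{dist}(c,c')>\frac\pi2$, then $c$ and $c'$ are unlinked.* Indeed $c'$ lies in $K=\{w\in S^3:\langle w,x\rangle<0\text{ for all }x\in c\}$. The set $K$ is the intersection of $S^3$ with a convex cone containing no two opposite vectors, so $c'$ contracts inside $K$ along segments normalized to the sphere. And $K\cap c=\emptyset$ since $\langle x,x\rangle=1$. So $c'$ bounds a disc disjoint from $c$, and $c$, $c'$ are unlinked. As in Proposition 1, this is linear algebra; Theorem B is what replaces it under a Ricci bound.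

## 4. Theorem A, given Theorem B

Let $\mathrm{Ric}_M\ge2$ and $D:=d(M)\ge\pi-\frac18$, and suppose $\pi_1(M)\ne1$.

**Step 1: a quotient with fundamental group of prime order.** This makes Lemma 3 applicable. By Myers, $\pi_1(M)$ is finite; by Cauchy's theorem it contains a subgroup $G\cong\mathbb Z_p$ with $p$ prime. Put $N=\tilde M/G$. Then $N$ is closed, $\mathrm{Ric}_N\ge2$, and $\pi_1(N)=H_1(N;\mathbb Z)=\mathbb Z_p$. It is orientable: otherwise $b_3(N)=0$, and $\chi(N)=0$ (closed, odd dimension) gives $b_1=1+b_2\ge1$, contradicting the finiteness of $H_1$. Fix an orientation.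

**Step 2: two far ends.** Lift points of $M$ realizing the diameter to $x,y\in N$ and to $\tilde x,\tilde y\in\tilde M$. Covering projections do not increase distance, so $d_N(x,y)\ge D$ and $d(g\tilde x,h\tilde y)\ge D$ for all $g,h\in G$.

**Step 3: essential curves at the ends.** By Section 2 there are noncontractible loops in the open balls $B(x,\frac12)$ and $B(y,\frac12)$ of $N$. In a 3-manifold, a loop in an open set can be $C^0$-approximated, within that open set and within its free homotopy class, by a smooth embedded closed curve (Whitney). We get smooth embedded curves $c\subset B(x,\frac12)$ and $c'\subset B(y,\frac12)$ in nontrivial free homotopy classes, and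
$$\mathrm{dist}(c,c')\ge D-1\ge\pi-\tfrac98>2.016>L_0.$$
In particular they are disjoint.

**Step 4: they link.** Since $\pi_1(N)=H_1(N)$, the classes $[c],[c']$ are nonzero, so $\mathrm{lk}_{\mathbb Q}(c,c')\ne0$ by Lemma 3. Theorem B then gives $\mathrm{dist}(c,c')\le L_0$, a contradiction. Hence $\pi_1(M)=1$.

**Step 5: from simply connected to $S^3$.** By Hamilton (*Three-manifolds with positive Ricci curvature*, J. Differential Geom. 17 (1982)), a closed 3-manifold with $\mathrm{Ric}>0$ carries a metric of constant positive curvature. Being simply connected, $M$ is diffeomorphic to $S^3$. $\square$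

It remains to prove Theorem B. Any surface spanning a multiple of $c$ must cross $c'$. If we take the surface area-minimizing, it is stable, and we shall see that a stable minimal surface in $\mathrm{Ric}\ge2$ cannot reach farther than $L_0$ from its boundary.

## 5. An area-minimizing surface that must cross $c'$

From now on assume, for contradiction, that $R_0:=\mathrm{dist}_N(c,c')>L_0$.

**Recall: integral currents.** A 2-current $T$ is a continuous linear functional on smooth 2-forms, with $\partial T(\alpha)=T(d\alpha)$; its mass $\mathbf M(T)$ is the supremum of $T(\omega)$ over forms of comass at most $1$. An oriented curve gives $[\![c]\!](\alpha)=\int_c\alpha$, an oriented surface gives $[\![\Delta]\!]$ similarly, and $k[\![\Delta]\!]$ has mass $|k|\,\mathrm{area}(\Delta)$. Integral currents are those carried by rectifiable sets with integer multiplicities, with boundary of the same kind. For example, in $\mathbb{RP}^3$ the image $T$ of the hemisphere $H$ of Section 3 (case $p=2$) has $\partial T=2[\![c]\!]$, and its support is a projective plane. Two facts are used.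

- **Federer–Fleming compactness.** Integral currents in a compact manifold with bounded mass and bounded boundary mass have weakly convergent subsequences with integral limits. Mass is weakly lower semicontinuous, and $\partial$ is weakly continuous.
- **Regularity** (L. Simon, *Lectures on Geometric Measure Theory*, Thm 37.7, with $N$ isometrically embedded in some $\mathbb R^k$). *Let $T$ be an integer multiplicity 2-current in a Riemannian 3-manifold, mass-minimizing in an open set $U$ with $\partial T=0$ in $U$. Then every point of $\mathrm{spt}\,T\cap U$ has a neighborhood in which $T=k[\![\Delta]\!]$, where $\Delta$ is a smooth embedded oriented disc and $k\ge1$ is an integer.*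

**Step 1: the minimizer.** Since $b_1(N)=0$, there is $m\ge1$ with $m[c]=0$ in $H_1(N;\mathbb Z)$. A smooth 2-chain bounding $mc$ shows that the set of integral 2-currents $T$ with $\partial T=m[\![c]\!]$ is nonempty. By compactness it contains an element $T$ of least mass. Regularity with $U=N\setminus c$ shows that $\mathrm{spt}\,T\setminus c$ is a smooth embedded minimal surface, closed in $N\setminus c$, oriented by $T$, with locally constant multiplicity. It is two-sided because $N$ is oriented.

**Step 2: $\mathrm{spt}\,T\cap c'\ne\emptyset$.** This is where linking enters. First we find a closed 1-form $\theta$ on $N\setminus c'$ with $\int_c\theta\ne0$. If there were none, then by de Rham's theorem $[c]=0$ in $H_1(N\setminus c';\mathbb R)$, so $[c]$ would be torsion in $H_1(N\setminus c';\mathbb Z)$. Some multiple $kc$, $k\ge1$, would bound a chain disjoint from $c'$, and $\mathrm{lk}_{\mathbb Q}(c,c')$ would be $0$.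

Now suppose $\mathrm{spt}\,T\cap c'=\emptyset$. Take a smooth function $\chi$ on $N$ equal to $1$ near $\mathrm{spt}\,T$ (which contains $c=\mathrm{spt}\,\partial T$) and $0$ near $c'$. Then $\chi\theta$ is a smooth form on $N$, and $d(\chi\theta)=d\theta=0$ near $\mathrm{spt}\,T$, so
$$0=T(d(\chi\theta))=\partial T(\chi\theta)=m\int_c\theta\ne0,$$
a contradiction.

Fix $z\in\mathrm{spt}\,T\cap c'$. Then $\mathrm{dist}_N(z,c)\ge R_0$. Let $\Sigma$ be the component of $\mathrm{spt}\,T\setminus c$ containing $z$. It is closed in $N\setminus c$: a limit point $w\in N\setminus c$ of $\Sigma$ lies in $\mathrm{spt}\,T$, near $w$ this support is a single connected disc, the disc meets $\Sigma$, and so it lies in $\Sigma$.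

**Step 3: intrinsic balls of radius $<R_0$ about $z$ are compact.** The surface $\Sigma$ need not be complete; we need room to do geometry on it. Let $\gamma:[0,b)\to\Sigma$, $b<R_0$, be a unit-speed geodesic with $\gamma(0)=z$. As $t\to b$, $\gamma(t)$ is Cauchy in $N$, so it converges to some $w$, and $\mathrm{dist}_N(w,c)\ge R_0-b>0$. Since $\Sigma$ is closed in $N\setminus c$, $w\in\Sigma$. Near $w$, $\mathrm{spt}\,T$ is one embedded disc, so $\gamma(t)$ lies in that disc for $t$ close to $b$ and converges to $w$ in the topology of $\Sigma$. Geodesics of $\Sigma$ starting near $w$ exist for a uniform time, so $\gamma$ extends past $b$. Hence $\exp_z^\Sigma$ is defined on $\{|v|<R_0\}$.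

Next, every $w$ with $\rho:=d_\Sigma(z,w)\in(0,R_0)$ is joined to $z$ by a minimizing geodesic. This is the Hopf–Rinow argument:

1. Choose $\delta<\rho$ so small that the geodesic sphere of radius $\delta$ about $z$ is the diffeomorphic image of a circle, and let $\exp_z(\delta v)$, $|v|=1$, be its point closest to $w$. Every curve from $z$ to $w$ crosses this sphere, so this point is at distance $\rho-\delta$ from $w$.
2. Put $\gamma(t)=\exp_z(tv)$, and let $t_0$ be the largest $t\in[\delta,\rho]$ with $d_\Sigma(\gamma(t),w)=\rho-t$. Suppose $t_0<\rho$. A small geodesic circle of radius $\delta'<\rho-t_0$ about $\gamma(t_0)$ has, in the same way, a point $p'$ with $d_\Sigma(p',w)=\rho-t_0-\delta'$.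
3. Then $d_\Sigma(z,p')\ge t_0+\delta'$. So the path along $\gamma$ to $\gamma(t_0)$ and then radially to $p'$, of length $t_0+\delta'$, is minimizing. Hence it is unbroken and $p'=\gamma(t_0+\delta')$, contradicting the maximality of $t_0$. So $t_0=\rho$ and $\gamma(\rho)=w$.

Therefore $\bar B_\Sigma(z,r)=\exp_z^\Sigma(\{|v|\le r\})$ is compact, and connected, for every $r<R_0$.

## 6. Stability, and why Bonnet–Myers does not apply directly to $\Sigma$

Let $\nu$ be the unit normal of $\Sigma$, $A$ its second fundamental form, $K$ its Gauss curvature, and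
$$q:=\mathrm{Ric}(\nu,\nu)+|A|^2\ge2 .$$

**Step 4: the stability inequality.** It turns minimality of $T$ into an inequality on $\Sigma$. A compact part of $\Sigma$ has a neighborhood in $N\setminus c$ that meets $\mathrm{spt}\,T$ only in $\Sigma$ (cover it by the neighborhoods from regularity), and the multiplicity $k$ is constant on the connected surface $\Sigma$. For $\varphi\in C_c^\infty(\Sigma)$ extend $\varphi\nu$ to a vector field supported in such a neighborhood. Its flow is the identity near $c$, so the flowed currents have the same boundary as $T$ and at least the mass of $T$. Only the $\Sigma$ part moves, so $k$ times its area has a minimum at time $0$. The second variation formula for a minimal surface gives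
$$\int_\Sigma|\nabla\varphi|^2-q\varphi^2\ \ge0\qquad\text{for all }\varphi\in C_c^\infty(\Sigma).\tag{2}$$

**Step 5: $\Sigma$ extends out to every intrinsic radius $r<R_0$.** If $\Sigma$ were compact, $\varphi\equiv1$ would contradict (2), since $q\ge2$. So $\Sigma$ is noncompact. For $0<r<R_0$ the set $S_r=\{w\in\Sigma:d_\Sigma(z,w)=r\}$ is nonempty: otherwise $\{d_\Sigma(z,\cdot)<r\}=\bar B_\Sigma(z,r)$ is open and closed, hence all of $\Sigma$, which would then be compact. Being closed in $\bar B_\Sigma(z,r)$, $S_r$ is compact.

**Step 6: curvature of $\Sigma$ inside $q$.** Minimality ($\mathrm{tr}A=0$) and the Gauss equation give $K=\sec(T\Sigma)-\frac12|A|^2$. In dimension 3, $\frac12\mathrm{Scal}=\mathrm{Ric}(\nu,\nu)+\sec(T\Sigma)$. Hence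
$$q=\tfrac12\mathrm{Scal}-K+\tfrac12|A|^2\ \ge\ 3-K .\tag{3}$$

We want to bound how far $\Sigma$ extends from $z$ by a number smaller than $R_0$. The sensible attempt is Bonnet–Myers on the surface $\Sigma$: take a shortest $g$-curve from $z$ to $S_r$ and use the second variation of length. That needs a positive pointwise lower bound on $K$. But $K=\sec(T\Sigma)-\frac12|A|^2$, and nothing bounds $|A|^2$ from above or $\sec(T\Sigma)$ from below. Positivity is available only in the averaged form (2), where a very negative $K$ is compensated by a large $q$. The way out is to let (2) choose the metric. Stability provides a positive function $u$ with $\Delta u+qu\le0$, and shortest curves for a length weighted by a power of $u$ see a curvature that is bounded below.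

## 7. Shortest curves for the weighted length

We have two lower bounds, $q\ge2$ and $q\ge3-K$. Mix them with a parameter $\alpha\in(\frac14,1]$, to be chosen at the end:
$$q\ \ge\ (1-\alpha)\cdot2+\alpha(3-K)=2+\alpha-\alpha K.\tag{4}$$

**Step 7: the weight.** Fix $r\in(L_0,R_0)$. Choose a connected, relatively compact domain $\Omega\subset\Sigma$ with smooth nonempty boundary, containing $\bar B_\Sigma(z,r)$. For instance, take a function $\chi\in C_c^\infty(\Sigma)$, $0\le\chi\le1$, equal to $1$ on $\bar B_\Sigma(z,r)$, a regular value $a\in(0,1)$, and the component of $\{\chi>a\}$ containing the connected set $\bar B_\Sigma(z,r)$. Its boundary is nonempty because $\Sigma$ is connected and noncompact. Let $u>0$ in $\Omega$ be the first Dirichlet eigenfunction of $-(\Delta+q)$. By (2) its eigenvalue is $\ge0$, so $\Delta u+qu\le0$. Put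
$$f=\tfrac1\alpha\log u .$$
Since $\log u=\alpha f$,
$$\Delta f=\tfrac1\alpha\Big(\frac{\Delta u}u-|\nabla\log u|^2\Big)\le-\tfrac1\alpha q-\alpha|\nabla f|^2\le K-\tfrac{2+\alpha}\alpha-\alpha|\nabla f|^2 ,$$
where the last inequality is (4). The factor $\frac1\alpha$ was chosen so that $K$ comes out with coefficient $1$, and we get
$$K-\Delta f\ \ge\ \tfrac{2+\alpha}\alpha+\alpha|\nabla f|^2\qquad\text{on }\Omega.\tag{5}$$
Let $g$ be the induced metric and $\hat g=e^{2f}g=u^{2/\alpha}g$ on $\Omega$. The conformal change formula in dimension 2 says that its Gauss curvature is $\hat K=e^{-2f}(K-\Delta f)$, the quantity that (5) controls.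

**Step 8: a shortest $\hat g$-curve reaching $S_r$.** Its second variation will be tested against (5). On the compact set $\bar B_\Sigma(z,r)\subset\Omega$ the function $u$ lies between positive constants, so $\hat g$ and $g$ are uniformly equivalent there. Among rectifiable curves in $\bar B_\Sigma(z,r)$ from $z$ to the compact set $S_r$ there is one of least $\hat g$-length: parametrize a minimizing sequence proportionally to $\hat g$-length, and apply Arzelà–Ascoli and lower semicontinuity of length. Stop it at its first hitting of $S_r$; it remains a minimizer. Then it lies in the open ball $B_\Sigma(z,r)$ except for its endpoint, and its $g$-length is at least $r$.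

Each proper initial segment is $\hat g$-shortest among curves in the open ball with the same endpoints: a shorter replacement, followed by the rest, would be a shorter curve from $z$ to $S_r$ in $\bar B_\Sigma(z,r)$. A proper initial segment is a compact subset of the open ball. Hence it is a smooth $\hat g$-geodesic, and small variations with fixed endpoints stay in the ball, so its second variation is nonnegative.

Choose $\ell$ with $L_0<\ell<r$, and let $\sigma$ be the initial segment of $g$-length $\ell$, parametrized by $g$-arclength $s\in[0,\ell]$. It is proper since the whole curve has $g$-length $\ge r>\ell$.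

**Step 9: second variation in terms of $g$.** With $d\hat s=e^f\,ds$, a normal variation $\eta$ vanishing at both ends satisfies
$$0\le\int\Big(\frac{d\eta}{d\hat s}\Big)^2-\hat K\eta^2\,d\hat s=\int_0^\ell e^{-f}\big[\eta_s^2-(K-\Delta f)\eta^2\big]ds .$$
By (5) and $|\nabla f|^2\ge f_s^2$,
$$0\le\int_0^\ell e^{-f}\Big[\eta_s^2-\Big(\tfrac{2+\alpha}\alpha+\alpha f_s^2\Big)\eta^2\Big]ds.\tag{6}$$

**Step 10: removing the unknown $f$.** The choice $\eta=e^{f/2}\psi$ with $\psi=\sin(\pi s/\ell)$ cancels the weight $e^{-f}$. Since $\eta_s=e^{f/2}(\psi'+\frac12f_s\psi)$, the integrand of (6) becomes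
$$\psi'^2+\psi\psi'f_s-\big(\alpha-\tfrac14\big)f_s^2\psi^2-\tfrac{2+\alpha}\alpha\psi^2 .$$
Put $a=\alpha-\frac14>0$ and complete the square in $f_s\psi$, using $a\big(f_s\psi-\frac{1}{2a}\psi'\big)^2=af_s^2\psi^2-f_s\psi\psi'+\frac1{4a}\psi'^2$. The integrand equals
$$\Big(1+\frac1{4a}\Big)\psi'^2-\tfrac{2+\alpha}\alpha\psi^2-a\Big(f_s\psi-\tfrac1{2a}\psi'\Big)^2,\qquad 1+\frac1{4a}=\frac{4\alpha}{4\alpha-1}.$$
Drop the last square and use $\int_0^\ell\psi'^2=\frac{\pi^2}{\ell^2}\cdot\frac\ell2$ and $\int_0^\ell\psi^2=\frac\ell2$:
$$0\le\frac\ell2\Big(\frac{4\alpha}{4\alpha-1}\,\frac{\pi^2}{\ell^2}-\frac{2+\alpha}\alpha\Big),\qquad\text{i.e.}\qquad \ell^2\le\pi^2\,\frac{4\alpha^2}{(4\alpha-1)(\alpha+2)} .\tag{7}$$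

**Step 11: the best $\alpha$.** Write $y=\frac1\alpha$. The reciprocal of the fraction in (7) is
$$\frac{4\alpha^2+7\alpha-2}{4\alpha^2}=1+\tfrac74y-\tfrac12y^2,$$
which is largest at $y=\frac74$, with value $1+\frac{49}{32}=\frac{81}{32}$. So take $\alpha=\frac47\in(\frac14,1]$. Then (4) reads $q\ge\frac{18}7-\frac47K$, (5) reads $K-\Delta f\ge\frac92+\frac47|\nabla f|^2$, and (7) reads $\frac{16\pi^2}{9\ell^2}\ge\frac92$, that is,
$$\ell\le\tfrac{4\sqrt2}9\pi=L_0 .$$
This contradicts $\ell>L_0$ and proves Theorem B. $\square$

**Remark.** With $\alpha=1$, that is, using only $q\ge3-K$, (7) gives $\ell\le\frac{2\pi}3=2.094\ldots$ That still yields *some* $\varepsilon$ in Theorem A. Indeed, if $2v(s_i)\le v(s_i+\varepsilon_i)$ with $\varepsilon_i\to0$ and $0<s_i\le\frac\pi2$, then $s_i\to0$, since a limit point $s>0$ would satisfy $2v(s)\le v(s)$. So the two loops end up almost $\pi>\frac{2\pi}3$ apart. But for $\varepsilon=\frac18$ and loops confined to balls of radius $\frac12$, Section 4 guarantees only distance $\pi-\frac98<2.02<\frac{2\pi}3$. This is why the mixture with $q\ge2$ is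 used.

## 8. Metrics on $\mathbb{RP}^3$ with $\mathrm{Ric}>2$ and diameter above $\pi/2$

We prove Theorem C. In this section only, write $s=\sin t$ and $c=\cos t$ for $t\in[0,\frac\pi2]$, so that the round metric on $S^3$ is $dt^2+s^2d\theta^2+c^2d\phi^2$. The plan is to lengthen the great circle $\{t=0\}$ to first order in a parameter $\tau$ while keeping $\mathrm{Ric}>2$.

**Step 1: first-order Ricci curvature of torus-invariant metrics.** For $dt^2+a^2d\theta^2+b^2d\phi^2$ the sectional curvatures of the coordinate planes are $-\frac{a''}a$, $-\frac{b''}b$, $-\frac{a'b'}{ab}$. The Ricci tensor is diagonal in $\partial_t,\partial_\theta,\partial_\phi$ with eigenvalues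
$$-\tfrac{a''}a-\tfrac{b''}b,\qquad-\tfrac{(a'b)'}{ab},\qquad-\tfrac{(ab')'}{ab}.$$
Let $a=s(1+\tau x)$ and $b=c(1+\tau y)$ with functions $x(t),y(t)$. To first order in $\tau$,
$$\frac{a''}a=-1+\tau(x''+2\cot t\,x'),\quad\frac{b''}b=-1+\tau(y''-2\tan t\,y'),\quad\frac{a'b'}{ab}=-1+\tau(\cot t\,y'-\tan t\,x').$$
The last one is the product of $\frac{a'}a=\cot t+\tau x'$ and $\frac{b'}b=-\tan t+\tau y'$. So the eigenvalues are $2-\tau E_t$, $2-\tau E_\theta$, $2-\tau E_\phi$ to first order, with
$$E_t=x''+2\cot t\,x'+y''-2\tan t\,y',$$
$$E_\theta=x''+2\cot t\,x'+\cot t\,y'-\tan t\,x',\qquad E_\phi=y''-2\tan t\,y'+\cot t\,y'-\tan t\,x'.$$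
Put $P=sc\,x'$ and $Q=sc\,y'$. From $P'=sc\,x''+(c^2-s^2)x'$ we get $sc\,x''+2c^2x'=P'+x'$. Similarly $sc\,y''-2s^2y'=Q'-y'$. Hence
$$sc\,E_t=P'+Q'+\frac{P-Q}{sc},\qquad sc\,E_\theta=P'+\cot t\,(P+Q),\qquad sc\,E_\phi=Q'-\tan t\,(P+Q).\tag{8}$$

**Step 2: choosing the perturbation.** With $x=s^2$, $y=c^2$ we have $P=-Q=2s^2c^2$, so $E_t=4$ and $E_\theta=-E_\phi=4\cos2t$: all are at most $4$. Shrinking the metric by the factor $(1-\tau)^2$ adds $4\tau$ to the eigenvalues and restores $\mathrm{Ric}\ge2$ to first order. But the length factor of the circle $t=0$ is $(1-\tau)(1+\tau)$, with no gain to first order. To gain, keep $E_t=4$ but prescribe $P+Q=h$ for a function $h$. By (8) this forces $P-Q=4s^2c^2-sc\,h'$, so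
$$P=2s^2c^2+\tfrac12(h-sc\,h'),\qquad Q=-2s^2c^2+\tfrac12(h+sc\,h').\tag{9}$$
Take $h=-\eta\beta$ with $\beta\ge0$, $\beta\not\equiv0$, smooth with compact support in $(0,\frac\pi2)$, and $\eta>0$ small. Integrating $x'=P/(sc)$ and $y'=Q/(sc)$, set
$$x=s^2+\xi,\quad y=c^2+\zeta,\qquad\xi(t)=\int_0^t\frac{h-sc\,h'}{2sc},\qquad\zeta(t)=-\int_t^{\pi/2}\frac{h+sc\,h'}{2sc}.$$
Since $\int h'=0$, near $t=0$ we have $\xi=0$, $\zeta=\kappa$, and near $t=\frac\pi2$ we have $\zeta=0$, $\xi=-\kappa$, where
$$\kappa:=\frac\eta2\int_0^{\pi/2}\frac\beta{sc}\,dt>0 .$$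
Fix $\mu\in(1,1+\kappa)$, for an $\eta$ fixed in Step 4, and let
$$g_\tau=(1-\mu\tau)^2\big[dt^2+a^2d\theta^2+b^2d\phi^2\big],\qquad a=s(1+\tau x),\quad b=c(1+\tau y).$$

**Step 3: smoothness.** Near $t=0$, $a=\sin t\,(1+\tau\sin^2t)$ is odd in $t$ with $a'(0)=1$, and $b=\cos t\,(1+\tau(\cos^2t+\kappa))$ is even and positive. Near $t=\frac\pi2$, $b=\cos t\,(1+\tau\cos^2t)$ is odd about $\frac\pi2$ with derivative $-1$ there, and $a=\sin t\,(1+\tau(\sin^2t-\kappa))$ is even about $\frac\pi2$ and positive for small $\tau$. So for small $\tau$ the $g_\tau$ form a smooth family of smooth metrics on $S^3$, with $g_0$ round. They are invariant under all rotations in $\theta$ and $\phi$, in particular under the antipodal map $(\theta,\phi)\mapsto(\theta+\pi,\phi+\pi)$, so they descend to $\mathbb{RP}^3$.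

**Step 4: $\mathrm{Ric}_{g_\tau}>2g_\tau$ for small $\tau>0$.** By construction $sc\,E_t=h'+4sc-h'$, so $E_t=4$. By (8) and (9), $E_\theta=4\cos2t+O(\eta)$ and $E_\phi=-4\cos2t+O(\eta)$, because $(2s^2c^2)'=4sc\cos2t$; the $O(\eta)$ terms are supported in $\mathrm{supp}\,\beta$. On $\mathrm{supp}\,\beta$ the functions $4-4\cos2t=8s^2$ and $4+4\cos2t=8c^2$ are bounded below by a positive constant. So for $\eta$ small, which we now fix, $E_\theta,E_\phi\le4$ everywhere.

The factor $(1-\mu\tau)^2$ multiplies the eigenvalues of the Ricci operator by $(1-\mu\tau)^{-2}=1+2\mu\tau+O(\tau^2)$, so they become $2+\tau(4\mu-E_\bullet)+O(\tau^2)$. The symmetric tensor $\mathrm{Ric}_{g_\tau}-2g_\tau$ is smooth in $\tau$ and in the point, and vanishes at $\tau=0$. Its $\tau$-derivative at $0$ is at least $4(\mu-1)g_0$ on the dense set $0<t<\frac\pi2$, hence everywhere by continuity. Since $4(\mu-1)>0$ and $S^3$ is compact, $\mathrm{Ric}_{g_\tau}>2g_\tau$ for all small $\tau>0$.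

**Step 5: a long closed geodesic.** The circle $C=\{t=0\}$ is the fixed set of the isometries $\theta\mapsto\theta+\text{const}$, hence a $g_\tau$-geodesic. Its image in $\mathbb{RP}^3$, where $\phi$ runs modulo $\pi$, has length
$$\ell_\tau=\pi(1-\mu\tau)(1+\tau(1+\kappa)),$$
which exceeds $\pi$ for small $\tau>0$ because $\mu<1+\kappa$. Let $x_0,y_0\in\mathbb{RP}^3$ be the images of the points of $C$ with $\phi=0$ and $\phi=\frac\pi2$. They cut the image of $C$ into two arcs of $g_\tau$-length $\ell_\tau/2$.

**Step 6: $d_{g_\tau}(x_0,y_0)=\ell_\tau/2$ for small $\tau>0$.** A long geodesic could have a shortcut; we exclude it by perturbation. It suffices to show that for every sequence $\tau_i\to0$, $\tau_i>0$, equality holds for infinitely many $i$. Let $\gamma_i:[0,1]\to\mathbb{RP}^3$ be a minimal $g_{\tau_i}$-geodesic from $x_0$ to $y_0$. A subsequence of the initial vectors converges to some $v_0$. Since $g_{\tau_i}\to g_0$, $v_0$ is the initial vector of a $g_0$-minimal geodesic from $x_0$ to $y_0$. The points $x_0,y_0$ lift to orthogonal vectors, so such a geodesic lifts to the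 unique minimal geodesic, of length $\frac\pi2$, from a fixed lift of $x_0$ to one of the two lifts of $y_0$. Both of these lie on $C$. So $v_0$ is the initial vector of one of the two arcs.

The round metric has no conjugate points at distance $<\pi$, so $d\exp^{g_0}_{x_0}$ is invertible at $v_0$. The inverse function theorem applied to $(\tau,v)\mapsto(\tau,\exp^{g_\tau}_{x_0}(v))$ gives a fixed neighborhood of $v_0$ on which $\exp_{x_0}^{g_\tau}$ is injective for all small $\tau$. For large $i$ in the subsequence this neighborhood contains the initial vector of $\gamma_i$. It also contains that of the arc of $C$ corresponding to $v_0$, which is a $g_{\tau_i}$-geodesic on $[0,1]$ whose initial vector also converges to $v_0$. Both vectors are mapped to $y_0$, so they are equal. Hence $\gamma_i$ is that arc, and its length is $\ell_{\tau_i}/2$.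

Therefore $d(\mathbb{RP}^3,g_\tau)\ge\ell_\tau/2>\frac\pi2$ and $\mathrm{Ric}_{g_\tau}>2g_\tau$ for all small $\tau>0$, with $g_\tau\to g_0$ in $C^\infty$. This proves Theorem C. $\square$
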